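
\newtheorem{theorem}{Theorem}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}

\title{Three-manifolds with $\mathrm{Ric}\ge 2$ and almost maximal diameter are spheres}


\begin{abstract}
We show that a closed connected Riemannian $3$-manifold with $\mathrm{Ric}\ge 2$ and diameter at least $\pi-\frac18$ is diffeomorphic to $S^3$. No lower bound on the volume is assumed. If the fundamental group were nontrivial, volume comparison would produce, in a suitable cover, short noncontractible loops near two points at distance at least $\pi-\frac18$. The cover is chosen so that these loops have nonzero rational linking number. A stability argument for minimal surfaces shows that two such linked curves in a closed oriented $3$-manifold with $\mathrm{Ric}\ge2$ are at distance at most $\frac{4\sqrt2}{9}\pi$, which is a contradiction. We also show that the threshold $\pi/2$ suggested by the round space forms is not the right one: $\mathbb{RP}^3$ carries metrics with $\mathrm{Ric}>2$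 and diameter greater than $\pi/2$.
\end{abstract}

\section{The question and the results}

Let $M$ be a closed connected Riemannian $n$-manifold with $\mathrm{Ric}_M\ge n-1$, the Ricci curvature of the unit sphere $S^n$. Write $d(M)$ for its diameter and $v(M)$ for its volume, and let $\omega_n=v(S^n)$. Myers' theorem says that $d(M)\le\pi$ and that $\pi_1(M)$ is finite. The maximal diameter theorem says that $d(M)=\pi$ only if $M$ is isometric to $S^n$. Likewise, by Bishop's theorem, $v(M)\le\omega_n$ with equality only for $S^n$. It is natural to ask for stability in the diameter theorem: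
\begin{quote}
\emph{If $d(M)$ is close to $\pi$, must $M$ be homeomorphic to $S^n$?}
\end{quote}

For $n>3$ the answer is no. Otsu constructed metrics $g_i$ on $S^{n-m}\times S^m$ ($n\ge5$, $2\le m\le n-2$) with $\mathrm{Ric}\ge n-1$, diameters tending to $\pi$, and volumes bounded below by a positive constant depending only on $n$ and $m$. Anderson constructed, for every $k\ge1$, metrics on $\mathbb{C}P^k$ with the corresponding properties ($\mathrm{Ric}\ge 2k-1$, diameters tending to $\pi$, volumes bounded below); $\mathbb{C}P^2$ covers $n=4$. For $n=3$ there is a positive result under a volume bound: if $\mathrm{Ric}_{M_i}\ge2$, $d(M_i)\to\pi$ and $v(M_i)\ge v>0$ for all $i$, then $M_i$ is diffeomorphic to $S^3$ for all large $i$. Without the volume bound the case $n=3$ was recorded as open. We settle it.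

\begin{theorem}\label{thm:A}
Let $M$ be a closed connected Riemannian $3$-manifold with $\mathrm{Ric}_M\ge2$ and $d(M)\ge\pi-\frac18$. Then $M$ is simply connected, hence diffeomorphic to $S^3$.
\end{theorem}

What must be proved is simple connectivity. The last step is Hamilton's theorem \cite{Hamilton}: a closed $3$-manifold with positive Ricci curvature carries a metric of constant positive curvature. This is where dimension three enters most visibly. The examples of Otsu, and $\mathbb{C}P^k$, are simply connected, so in higher dimensions the fundamental group does not see the phenomenon at all.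

The main tool is a statement about linked curves. If $b_1(N)=0$, two disjoint closed curves in a closed oriented $3$-manifold $N$ have a rational linking number $\mathrm{lk}_{\mathbb Q}$; its definition is recalled in Section~\ref{sec:link}. Put
\[
L_0:=\frac{4\sqrt2}{9}\,\pi=1.9746\ldots<\pi .
\]

\begin{theorem}\label{thm:B}
Let $N$ be a closed connected oriented Riemannian $3$-manifold with $\mathrm{Ric}_N\ge2$ $($so that $b_1(N)=0)$. Let $c,c'\subset N$ be disjoint smooth embedded closed curves with $\mathrm{lk}_{\mathbb Q}(c,c')\ne0$. Then $\mathrm{dist}_N(c,c')\le L_0$.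
\end{theorem}

Linking is essential: small unlinked circles around two antipodal points of $S^3$ are at distance as close to $\pi$ as one likes. The constant $L_0$ cannot be replaced by one below $\pi/2$, because the great circles $\{z_2=0\}$ and $\{z_1=0\}$ in $S^3\subset\mathbb C^2$ have linking number $\pm1$ and distance $\pi/2$.

How far can the bound $\pi-\frac18$ be lowered? Put
\[
D^*:=\sup\{d(M):\ M\text{ closed and connected},\ \dim M=3,\ \mathrm{Ric}_M\ge2,\ \pi_1(M)\ne1\}.
\]
Every round quotient $S^3/\Gamma$ with $\Gamma\ne1$ has diameter at most $\pi/2$. Indeed, for $\tilde x\in S^3$ the vector $\sum_{g\in\Gamma}g\tilde x\in\mathbb R^4$ is fixed by $\Gamma$, so it is $0$ because $\Gamma$ acts freely on $S^3$. Hence $\sum_g\langle g\tilde x,\tilde y\rangle=0$ for every $\tilde y\in S^3$, and some $g\tilde x$ has $\langle g\tilde x,\tilde y\rangle\ge0$. One might therefore guess $D^*=\pi/2$. This is false.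

\begin{theorem}\label{thm:C}
There are metrics on $\mathbb{RP}^3$, arbitrarily $C^\infty$-close to the round one, with $\mathrm{Ric}>2$ and diameter greater than $\pi/2$.
\end{theorem}

Thus $\frac\pi2<D^*\le\pi-\frac18$. We do not determine $D^*$. Theorem~\ref{thm:C} is independent of the rest of the paper and is proved in Section~\ref{sec:C}.

\paragraph{The idea.}
Suppose that $d(M)=\pi-\varepsilon$ and that $\pi_1(M)\neq 1$. We first pass to a cover $N$ of $M$ with $\pi_1(N)\cong\mathbb Z_p$, $p$ prime, and lift the ends of a diameter of $M$ to points $x,y\in N$. Volume comparison in the universal cover, with three disjoint balls, shows that there are noncontractible loops of length $O(\varepsilon)$ at $x$ and at $y$ (Section~\ref{sec:loops}). Only ratios of volumes occur, and this is why no lower bound on $v(M)$ is needed. Short loops do not by themselves give a contradiction. But in $N$ any two disjoint noncontractible curves are linked (Section~\ref{sec:link}). Hence every surface bounded by a multiple of the loop $c$ near $x$ meets the loop $c'$ near $y$. An area-minimizing such surface is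 stable and contains a point at distance almost $\pi$ from its boundary $c$. On the other hand, stability together with $\mathrm{Ric}\ge2$ implies an upper bound, strictly below $\pi$, on how far a stable surface can extend from its boundary (Sections~\ref{sec:surface} and~\ref{sec:B}). \emph{Any} bound below $\pi$ would yield Theorem~\ref{thm:A} with some $\varepsilon>0$; the value $L_0$ makes $\varepsilon=\frac18$ work.

The linking and the surface are visible in the simplest example.

\begin{example}\label{ex:RP3}
Let $C=\{z_2=0\}$ and $C'=\{z_1=0\}$ in $S^3\subset\mathbb C^2$, with images $c,c'$ in the round $\mathbb{RP}^3$. Both curves are noncontractible. The great hemisphere $H=\{(z_1,\rho)\in S^3:\rho\in\mathbb R,\ \rho\ge0\}$ has boundary $C$, and $C\to c$ is a double cover. So the image $S$ of $H$ is a chain with $\partial S=2c$. The preimage of $c'$ is $C'$, which meets $H$ exactly once, transversally, at the pole $z=(0,1)$. Hence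
\[
\mathrm{lk}_{\mathbb Q}(c,c')=\tfrac12\,S\cdot c'=\pm\tfrac12 .
\]
The image of $z$ is at distance $\pi/2$ from $c$. The surface $H$ is totally geodesic with Gauss curvature $1$. Its stability operator is $-(\Delta+2)$, and $u=\cos d(z,\cdot)$ is a positive function on the interior of $H$ with $\Delta u+2u=0$, vanishing on $\partial H$. So $H$ is exactly at the borderline of stability: a totally geodesic disc in $S^3$ with a point at distance more than $\pi/2$ from its boundary contains a closed hemisphere in its interior and is unstable. In general the surface is neither totally geodesic nor of known curvature, and the task is to extract a distance bound from a positive function like $u$.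
\end{example}

\section{Short loops at both ends of a diameter}\label{sec:loops}

Let $M$ be as in Theorem~\ref{thm:A}, put $D:=d(M)\geq \pi-\frac18$, and suppose that $\pi_1(M)\ne1$. This assumption stays in force in this section and in Section~\ref{sec:A}.

\paragraph{The cover $N$.} By Myers, $\pi_1(M)$ is finite, and the universal cover $\tilde M$ is compact with $d(\tilde M)\le\pi$. By Cauchy's theorem $\pi_1(M)$ contains a subgroup $G\cong\mathbb Z_p$ with $p$ prime. Let $N=\tilde M/G$. It is a closed manifold covering $M$, with $\mathrm{Ric}_N\ge2$ and $H_1(N;\mathbb Z)=\pi_1(N)=\mathbb Z_p$. It is orientable: a closed $3$-manifold has Euler characteristic $0$, and if $N$ were nonorientable, then $b_3=0$, so $0=1-b_1+b_2$ and $b_1\ge1$, which is impossible since $H_1(N)$ is finite. We fix an orientation.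

Choose points of $M$ realizing the diameter, lift them to $x,y\in N$ and then to $\tilde x,\tilde y\in\tilde M$. Covering projections do not increase distances, so
\begin{equation}\label{eq:far}
d_N(x,y)\ge D,\qquad d(g\tilde x,h\tilde y)\ge D\quad\text{for all }g,h\in G .
\end{equation}

\paragraph{Three balls.} If no element of $G$ moved $\tilde x$ a short way, then two disjoint large balls around points of the orbit $G\tilde x$ and a large ball around $\tilde y$ would have more volume than $\tilde M$. To make this precise, let $v(r)=4\pi\int_0^r\sin^2 t\,dt=2\pi\bigl(r-\tfrac12\sin2r\bigr)$ be the volume of an $r$-ball in $S^3$, $0\le r\le\pi$. Then $\omega_3=v(\pi)$ and $v(\pi-r)=\omega_3-v(r)$. The Bishop--Gromov theorem says that for $\mathrm{Ric}\ge2$ the ratio $\mathrm{vol}\,B(q,r)/v(r)$ is nonincreasing in $r\in(0,\pi]$. Since $d(\tilde M)\le\pi$ and distance spheres have measure zero, $B(q,\pi)$ has full volume, so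
\begin{equation}\label{eq:BG}
\mathrm{vol}\,B(q,r)\ \ge\ \frac{v(r)}{\omega_3}\,\mathrm{vol}(\tilde M)\qquad(q\in\tilde M,\ 0<r\le\pi).
\end{equation}
Define $s>0$ by
\[
2s=\min_{1\ne g\in G}d(\tilde x,g\tilde x)\le\pi,
\]
the minimum being attained at $g_0$. The open balls
\[
B(\tilde x,s),\qquad B(g_0\tilde x,s),\qquad B(\tilde y,D-s)
\]
are pairwise disjoint: the first two because their centers have distance $2s$, the others by \eqref{eq:far}. By \eqref{eq:BG} the volume of $\tilde M$ cancels, and $2v(s)+v(D-s)\le\omega_3$, that is,
\begin{equation}\label{eq:threeballs}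
2v(s)\le v(s+\pi-D).
\end{equation}

If $D=\pi$, this reads $2v(s)\le v(s)$, which is absurd; so the extremal case is excluded at once. If $D=\pi-\varepsilon$, then \eqref{eq:threeballs} forces $s$ to be small: with the Euclidean approximation $v(r)\approx\frac43\pi r^3$ it would give $2s^3\le(s+\varepsilon)^3$, hence $s\le\varepsilon/(\sqrt[3]{2}-1)<4\varepsilon$. For $\varepsilon=\frac18$ this is $s<\frac12$, and this is indeed what happens.

\begin{proposition}\label{prop:loops}
In the situation above, $s<\frac12$. Consequently there are noncontractible loops in $N$, one contained in $B(x,\frac12)$ and one in $B(y,\frac12)$.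
\end{proposition}

\begin{proof}
Since $\pi-D\le\frac18$, $s+\frac18<\pi$ and $v$ is increasing, \eqref{eq:threeballs} gives $F(s)\le0$ for $F(s):=2v(s)-v(s+\frac18)$. We show that $F>0$ on $[\frac12,\frac\pi2]$; as $s\le\frac\pi2$, this proves $s<\frac12$. First,
\[
\tfrac1{2\pi}F(\tfrac12)=\bigl(1-\sin1\bigr)-\bigl(\tfrac58-\tfrac12\sin\tfrac54\bigr)=\tfrac38-\sin1+\tfrac12\sin\tfrac54>0.375-0.8415+0.4744>0 .
\]
Next, $F'(s)=4\pi\bigl(2\sin^2s-\sin^2(s+\tfrac18)\bigr)$, and for $s\in[\frac12,\frac\pi2]$
\[
0<\sin(s+\tfrac18)\le\sin s+\tfrac18\cos s<\sqrt2\,\sin s .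
\]
The last inequality is trivial at $s=\frac\pi2$. For $s<\frac\pi2$ it says $\tan s>\frac1{8(\sqrt2-1)}=0.30\ldots$, which holds since $\tan s\ge\tan\frac12>\frac12$. So $F'>0$ on $[\frac12,\frac\pi2]$, and $F\ge F(\frac12)>0$ there.

A minimal geodesic from $\tilde x$ to $g_0\tilde x$ projects to a loop at $x$ of length $2s$, which lies in $\bar B(x,s)\subset B(x,\frac12)$. It is noncontractible because its lift is not closed. Since \eqref{eq:far} is symmetric in $\tilde x$ and $\tilde y$, the same argument with the two points exchanged gives the second loop.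
\end{proof}

\section{Linking numbers}\label{sec:link}

We recall the rational linking number and prove the two facts we need: it is nonzero for the curves that will come from Section~\ref{sec:loops}, and it forces every surface bounded by a multiple of one curve to meet the other.

Let $N$ be a closed connected oriented $3$-manifold with $b_1(N)=0$, and let $c,c'$ be disjoint closed curves in $N$. Some multiple $mc$, $m\ge1$, bounds a $2$-chain $S$, and
\[
\mathrm{lk}_{\mathbb Q}(c,c'):=\tfrac1m\,S\cdot c'\in\mathbb Q,
\]
where $S\cdot c'$ is the intersection number. This does not depend on the choices: if $\partial S_1=m_1c$ and $\partial S_2=m_2c$, then $m_2S_1-m_1S_2$ is a cycle, and it has intersection number $0$ with $c'$ because $H_2(N;\mathbb Q)=0$. If $c$ is replaced by a homologous curve $c_1$ disjoint from $c'$, with $\partial B=c-c_1$, then $S-mB$ has boundary $mc_1$, and $\mathrm{lk}_{\mathbb Q}$ changes by the integer $B\cdot c'$. If $c'$ is replaced by a homologous curve $c_1'$ disjoint from $c$, with $\partial B'=c'-c_1'$, then $S\cdot\partial B'=\pm\,\partial S\cdot B'=\pm\,m\,(c\cdot B')$,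 and again $\mathrm{lk}_{\mathbb Q}$ changes by an integer. So the class of $\mathrm{lk}_{\mathbb Q}$ modulo $\mathbb Z$ depends only on the homology classes; this is the linking form
\[
\lambda:H_1(N;\mathbb Z)\times H_1(N;\mathbb Z)\to\mathbb Q/\mathbb Z .
\]
It is nonsingular: up to sign, its adjoint is the composition of isomorphisms
\[
H_1(N;\mathbb Z)\cong H^2(N;\mathbb Z)\cong H^1(N;\mathbb Q/\mathbb Z)=\mathrm{Hom}(H_1(N;\mathbb Z),\mathbb Q/\mathbb Z)
\]
given by Poincar\'e duality and the inverse of the Bockstein homomorphism. The latter is bijective because $H^1(N;\mathbb Q)=H^2(N;\mathbb Q)=0$.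

\begin{lemma}\label{lem:link}
Suppose that $H_1(N;\mathbb Z)\cong\mathbb Z_p$ with $p$ prime. If $c,c'$ are disjoint and $[c]\ne0$, $[c']\ne0$ in $H_1(N;\mathbb Z)$, then $\mathrm{lk}_{\mathbb Q}(c,c')\neq0$.
\end{lemma}

\begin{proof}
As $\lambda$ is nonsingular, $\lambda([c],\cdot)$ is a nonzero homomorphism on $\mathbb Z_p$. Since $p$ is prime, $[c']$ generates $\mathbb Z_p$, so $\lambda([c],[c'])\ne0$ in $\mathbb Q/\mathbb Z$.
\end{proof}

Primality matters: if $2a=0$ and $3b=0$ in $H_1(N)=\mathbb Z_6$, then $\lambda(a,b)$ is annihilated by $2$ and by $3$, hence zero. This is why we passed to the cover $N$ instead of working in $M$.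

For the second fact we must allow the generalized surfaces for which minimizers exist. Recall that an \emph{integral $2$-current} $T$ is a generalized compact oriented surface with integer multiplicities. It acts on $2$-forms by integration, its boundary is defined by $\partial T(\theta)=T(d\theta)$, and its mass is its area counted with multiplicity. We write $[\![c]\!]$ for the current given by the oriented curve $c$, and $\mathrm{spt}$ for the support.

\begin{lemma}\label{lem:meet}
Let $c,c'$ be disjoint smooth embedded closed curves in $N$ with $\mathrm{lk}_{\mathbb Q}(c,c')\ne0$, and let $T$ be an integral $2$-current in $N$ with $\partial T=m[\![c]\!]$, $m\ge1$. Then $\mathrm{spt}\,T\cap c'\neq\emptyset$.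
\end{lemma}

\begin{proof}
There is a closed $1$-form $\theta$ on $N\setminus c'$ with $\int_c\theta\ne0$. Otherwise, by de Rham's theorem, $[c]$ would be torsion in $H_1(N\setminus c';\mathbb Z)$. Some multiple $kc$, $k\ge1$, would then bound a chain disjoint from $c'$, so that $\mathrm{lk}_{\mathbb Q}(c,c')=0$.

Suppose that $\mathrm{spt}\,T\cap c'=\emptyset$. Choose a smooth function $\chi$ equal to $1$ near $\mathrm{spt}\,T$, which contains $c=\mathrm{spt}\,\partial T$, and equal to $0$ near $c'$. Then $\chi\theta$ is a smooth $1$-form on $N$ with $d(\chi\theta)=0$ near $\mathrm{spt}\,T$. Hence $0=T(d(\chi\theta))=\partial T(\chi\theta)=m\int_c\theta\ne0$, a contradiction.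
\end{proof}

\section{A Bonnet--Myers estimate under a spectral curvature bound}\label{sec:surface}

On a surface with Gauss curvature $K\ge\kappa>0$, minimizing geodesics have length at most $\pi/\sqrt\kappa$. For a stable minimal surface we do not have a pointwise lower bound on $K$, only a positive function $u$ satisfying a differential inequality of the form $\Delta u+(\kappa-\alpha K)u\le0$. Equivalently, $\alpha K\ge\kappa+\Delta u/u$: a positive lower bound up to the uncontrolled term $\Delta u/u$. The way to use it is to change the metric conformally by a power of $u$. Under $\hat g=e^{2f}g$ the curvature becomes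
\begin{equation}\label{eq:conf}
\hat K=e^{-2f}(K-\Delta f),
\end{equation}
and the choice $f=\frac1\alpha\log u$ makes $K-\Delta f$ \emph{pointwise} positive. We then apply the second variation argument to a $\hat g$-shortest curve, but keep track of its length in the original metric $g$.

\begin{proposition}\label{prop:BM}
Let $(\Sigma,g)$ be a connected Riemannian surface without boundary, not necessarily complete, with Gauss curvature $K$. Let $z\in\Sigma$ and $r>0$ be such that $\bar B(z,r)=\{d_\Sigma(z,\cdot)\le r\}$ is compact and $S_r=\{d_\Sigma(z,\cdot)=r\}$ is nonempty. Let $\kappa>0$ and $\alpha>\frac14$, and suppose that an open set $\Omega\supset\bar B(z,r)$ carries a smooth function $u>0$ with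
\begin{equation}\label{eq:u}
\Delta u+(\kappa-\alpha K)u\le0 .
\end{equation}
Then
\begin{equation}\label{eq:rbound}
r\le\frac{2\alpha\,\pi}{\sqrt{(4\alpha-1)\kappa}} .
\end{equation}
\end{proposition}

\begin{proof}
\emph{Pointwise positivity.} Put $f=\frac1\alpha\log u$. Since $|\nabla\log u|^2=\alpha^2|\nabla f|^2$, \eqref{eq:u} gives
\[
\Delta f=\frac1\alpha\Bigl(\frac{\Delta u}u-|\nabla\log u|^2\Bigr)\le K-\frac\kappa\alpha-\alpha|\nabla f|^2 ,
\]
that is,
\begin{equation}\label{eq:pos}
K-\Delta f\ \ge\ \frac\kappa\alpha+\alpha|\nabla f|^2\qquad\text{on }\Omega .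
\end{equation}

\emph{A shortest curve.} Let $\hat g=e^{2f}g$ on $\Omega$. Consider rectifiable curves in $\bar B(z,r)$ from $z$ to $S_r$. They exist: take any rectifiable curve in $\Sigma$ from $z$ to a point of $S_r$ and stop it when it first hits $S_r$. As $u$ lies between two positive constants on the compact set $\bar B(z,r)$, the metrics $g$ and $\hat g$ are comparable there. By Arzel\`a--Ascoli and lower semicontinuity of length, one of these curves has least $\hat g$-length. Stop it at its first hitting of $S_r$. The resulting curve $\gamma$ still has least $\hat g$-length, lies in the open ball $B(z,r)$ except for its endpoint, and has $g$-length at least $r$.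

Let $\ell\in(0,r)$ and let $\gamma_\ell$ be the initial segment of $\gamma$ of $g$-length $\ell$. It is a compact subset of the open ball. It is $\hat g$-shortest among curves in the open ball with the same endpoints, since a shorter one would give a $\hat g$-shorter curve than $\gamma$ from $z$ to $S_r$ in $\bar B(z,r)$. Hence $\gamma_\ell$ is a smooth $\hat g$-geodesic, and its second variation with fixed endpoints is nonnegative.

\emph{Second variation.} Parametrize $\gamma_\ell$ by $g$-arclength $t\in[0,\ell]$, and let $\hat t$ be $\hat g$-arclength, so $d\hat t=e^f\,dt$. Primes denote derivatives in $t$ along $\gamma_\ell$; then $f'^2\le|\nabla f|^2$. Let $\eta$ vanish at the endpoints, and vary $\gamma_\ell$ by $\eta$ times a $\hat g$-unit normal. By \eqref{eq:conf} and \eqref{eq:pos},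
\begin{equation}\label{eq:second}
\begin{aligned}
0&\le\int\Bigl[\Bigl(\frac{d\eta}{d\hat t}\Bigr)^2-\hat K\eta^2\Bigr]d\hat t
=\int_0^\ell e^{-f}\bigl[\eta'^2-(K-\Delta f)\eta^2\bigr]dt\\
&\le\int_0^\ell e^{-f}\Bigl[\eta'^2-\Bigl(\frac\kappa\alpha+\alpha f'^2\Bigr)\eta^2\Bigr]dt .
\end{aligned}
\end{equation}
The weight $e^{-f}$ is removed by setting $\eta=e^{f/2}\psi$ with $\psi(t)=\sin(\pi t/\ell)$. Then $e^{-f}\eta'^2=(\psi'+\frac12f'\psi)^2$, and the integrand becomes
\begin{align*}
&\psi'^2+\psi\psi'f'-\bigl(\alpha-\tfrac14\bigr)f'^2\psi^2-\frac\kappa\alpha\psi^2\\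
&\qquad=\frac{4\alpha}{4\alpha-1}\,\psi'^2-\frac\kappa\alpha\,\psi^2-\frac{4\alpha-1}4\Bigl(f'\psi-\frac2{4\alpha-1}\psi'\Bigr)^2 .
\end{align*}
Here $\alpha>\frac14$ is used: it makes the square appear with a negative sign, so that the unknown $f'$ can be dropped. Since $\int_0^\ell\psi^2=\frac\ell2$ and $\int_0^\ell\psi'^2=\frac\ell2\cdot\frac{\pi^2}{\ell^2}$, we get
\[
0\le\frac\ell2\Bigl(\frac{4\alpha}{4\alpha-1}\cdot\frac{\pi^2}{\ell^2}-\frac\kappa\alpha\Bigr),\qquad\text{i.e.}\qquad \ell^2\le\frac{4\alpha^2\pi^2}{(4\alpha-1)\kappa} .
\]
Letting $\ell\to r$ proves \eqref{eq:rbound}.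
\end{proof}

\section{Linked curves are not far apart: proof of Theorem~\ref{thm:B}}\label{sec:B}

Suppose that $R_0:=\mathrm{dist}_N(c,c')>L_0$. The plan is to produce a stable minimal surface to which Proposition~\ref{prop:BM} applies with $L_0<r<R_0$. Nothing is known about the surface near its boundary $c$, but the proposition only needs an intrinsic ball that stays away from $c$.

\paragraph{A minimizing surface.} Choose $m\ge1$ with $m[c]=0$ in $H_1(N;\mathbb Z)$. Integral $2$-currents $T$ in $N$ with $\partial T=m[\![c]\!]$ exist, and by Federer--Fleming compactness there is one of least mass; fix such a $T$. We use the following regularity theorem (\cite[Theorem~37.7]{Simon}, with $N$ isometrically embedded in some $\mathbb R^k$).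
\begin{quote}
\emph{Let $T$ be an integer multiplicity $2$-current in a Riemannian $3$-manifold which is mass-minimizing in an open set $U$, with $\partial T=0$ in $U$. Then every point of $\mathrm{spt}\,T\cap U$ has a neighborhood in which $T=k[\![\Delta]\!]$, where $\Delta$ is a smooth embedded oriented disc and $k\ge1$ is an integer.}
\end{quote}
With $U=N\setminus c$ it shows that $\mathrm{spt}\,T\setminus c$ is a smooth embedded minimal surface, closed in $N\setminus c$, oriented by $T$, with locally constant multiplicity. It is two-sided, since $N$ is oriented.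

By Lemma~\ref{lem:meet} there is a point $z\in\mathrm{spt}\,T\cap c'$, and $\mathrm{dist}_N(z,c)\ge R_0$. Let $\Sigma$ be the component of $\mathrm{spt}\,T\setminus c$ containing $z$, with induced metric $g$. Each point of $N\setminus c$ has a neighborhood in which $\mathrm{spt}\,T$ is empty or a single disc. Hence $\Sigma$ is closed in $N\setminus c$, and each compact part of $\Sigma$ has a neighborhood in $N\setminus c$ that meets $\mathrm{spt}\,T$ only in $\Sigma$.

\paragraph{Intrinsic balls of radius $<R_0$ are compact.} Let $\gamma:[0,b)\to\Sigma$, $b<R_0$, be a unit-speed geodesic of $\Sigma$ with $\gamma(0)=z$. It is $1$-Lipschitz in $N$, so $\gamma(t)$ converges in $N$ to a point $w$ as $t\to b$, and $\mathrm{dist}_N(w,c)\ge R_0-b>0$. As $\Sigma$ is closed in $N\setminus c$, we have $w\in\Sigma$. In a small neighborhood of $w$ in $N$ the set $\mathrm{spt}\,T$ is a single embedded disc, so $\gamma(t)$ lies in this disc for $t$ close to $b$. Thus $\gamma(t)\to w$ in the topology of $\Sigma$, and $\gamma$ extends past $b$ as a geodesic. So $\exp^\Sigma_z$ is defined on $\{|v|<R_0\}$. By the usual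 Hopf--Rinow argument every point at $\Sigma$-distance less than $R_0$ from $z$ is joined to $z$ by a minimizing geodesic. For $r<R_0$ the ball $\bar B_\Sigma(z,r)=\exp_z^\Sigma(\{|v|\le r\})$ is therefore compact and connected.

\paragraph{Stability.} Let $\nu$ be the unit normal of $\Sigma$, $A$ its second fundamental form, $K$ its Gauss curvature, and
\[
q:=\mathrm{Ric}(\nu,\nu)+|A|^2\ge2 .
\]
For $\varphi\in C_c^\infty(\Sigma)$, extend $\varphi\nu$ to a vector field supported in a compact set that is disjoint from $c$ and meets $\mathrm{spt}\,T$ only in $\Sigma$. Its flow preserves $\partial T$, so it cannot decrease the mass of $T$. The multiplicity of $T$ is constant on the connected surface $\Sigma$, so the second variation formula for area gives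
\begin{equation}\label{eq:stab}
\int_\Sigma|\nabla\varphi|^2-q\varphi^2\ \ge\ 0\qquad\text{for all }\varphi\in C_c^\infty(\Sigma).
\end{equation}
In particular $\Sigma$ is not compact, since otherwise $\varphi\equiv1$ would contradict $q\ge2$. Consequently, for $0<r<R_0$ the set $S_r=\{d_\Sigma(z,\cdot)=r\}$ is nonempty: otherwise the compact set $\bar B_\Sigma(z,r)$ would be open and closed in $\Sigma$, hence equal to $\Sigma$, which is not compact.

\paragraph{Two lower bounds for $q$.} The bound $q\ge2$ ignores $K$. A second bound brings $K$ in. As $\mathrm{tr}A=0$ gives $\det A=-\frac12|A|^2$, the Gauss equation reads $K=\sec(T\Sigma)-\frac12|A|^2$. Moreover $\frac12\mathrm{Scal}=\mathrm{Ric}(\nu,\nu)+\sec(T\Sigma)$, and $\mathrm{Scal}\ge6$. Hence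
\[
q=\tfrac12\mathrm{Scal}-\sec(T\Sigma)+|A|^2=\tfrac12\mathrm{Scal}-K+\tfrac12|A|^2\ \ge\ 3-K .
\]
A weighted average of the two bounds gives, for every $\alpha\in[0,1]$,
\begin{equation}\label{eq:q}
q\ \ge\ (1-\alpha)\cdot2+\alpha(3-K)=(2+\alpha)-\alpha K .
\end{equation}

\paragraph{Conclusion.} Fix $r\in(L_0,R_0)$. Let $\Omega\subset\Sigma$ be a connected, relatively compact domain with smooth boundary containing $\bar B_\Sigma(z,r)$. For instance, take a proper smooth function $h:\Sigma\to[0,\infty)$, a regular value $h_0$ of $h$ above its maximum on $\bar B_\Sigma(z,r)$, and the component of $\{h<h_0\}$ containing this connected ball. The boundary of $\Omega$ is nonempty because $\Sigma$ is connected and not compact. Let $u>0$ be the first Dirichlet eigenfunction of $-(\Delta+q)$ on $\Omega$. By \eqref{eq:stab} its eigenvalue is nonnegative, so $\Delta u+qu\le0$, and by \eqref{eq:q}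
\[
\Delta u+\bigl((2+\alpha)-\alpha K\bigr)u\le0\qquad\text{on }\Omega .
\]
For $\alpha\in(\frac14,1]$, Proposition~\ref{prop:BM} with $\kappa=2+\alpha$ yields
\begin{equation}\label{eq:alpha}
r^2\le\frac{4\alpha^2\pi^2}{(4\alpha-1)(2+\alpha)}=\frac{4\alpha^2}{4\alpha^2+7\alpha-2}\,\pi^2 .
\end{equation}
The derivative of the right-hand side in $\alpha$ has the sign of $2(4\alpha^2+7\alpha-2)-\alpha(8\alpha+7)=7\alpha-4$, so the best choice is $\alpha=\frac47$. It gives
\[
r^2\le\frac{4\cdot\frac{16}{49}}{\frac97\cdot\frac{18}7}\,\pi^2=\frac{32}{81}\,\pi^2=L_0^2,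
\]
contradicting $r>L_0$. This proves Theorem~\ref{thm:B}. \qed

\begin{remark}
For $\alpha=1$ only the bound $q\ge3-K$, hence only $\mathrm{Scal}\ge6$, enters \eqref{eq:alpha}, and one obtains $r\le\frac{2\pi}3=2.094\ldots$. This is already less than $\pi$, and would give Theorem~\ref{thm:A} with a smaller constant in place of $\frac18$. The bound $q\ge2$ alone ($\alpha=0$) is outside the range of Proposition~\ref{prop:BM}. Mixing the two is what brings the estimate below $\pi-\frac98$, the value needed next.
\end{remark}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}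

We continue with the assumptions and notation of Section~\ref{sec:loops}: $\pi_1(M)\neq1$, $N=\tilde M/G$ is oriented with $\pi_1(N)=H_1(N;\mathbb Z)=\mathbb Z_p$, $p$ prime, and $d_N(x,y)\ge D\ge\pi-\frac18$. By Proposition~\ref{prop:loops} there are noncontractible loops in $B(x,\frac12)$ and in $B(y,\frac12)$. In a $3$-manifold every loop in an open set can be $C^0$-approximated, and hence replaced within that open set and within its free homotopy class, by a smooth embedded closed curve (Whitney). So there are smooth embedded closed curves
\[
c\subset B(x,\tfrac12),\qquad c'\subset B(y,\tfrac12)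
\]
that are not contractible in $N$. By the triangle inequality
\[
\mathrm{dist}_N(c,c')\ge D-1\ge\pi-\tfrac98>2.016>L_0 ,
\]
and in particular $c\cap c'=\emptyset$. Since $\pi_1(N)=H_1(N;\mathbb Z)$, the classes $[c]$ and $[c']$ are nonzero, and Lemma~\ref{lem:link} gives $\mathrm{lk}_{\mathbb Q}(c,c')\ne0$. Now Theorem~\ref{thm:B} says that $\mathrm{dist}_N(c,c')\le L_0$, a contradiction.

Hence $\pi_1(M)=1$. By Hamilton's theorem \cite{Hamilton}, $M$ carries a metric of constant positive curvature. Being simply connected, $M$ is diffeomorphic to $S^3$. \qed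

\section{Projective spaces of diameter larger than $\pi/2$: proof of Theorem~\ref{thm:C}}\label{sec:C}

In the round $\mathbb{RP}^3$ every closed geodesic of length $\pi$ contains two points at distance $\pi/2$. We look for a deformation that makes one such geodesic longer than $\pi$ while the Ricci curvature stays above $2$. Since scaling down increases the Ricci curvature, the question is one of first-order bookkeeping: we need a deformation that lengthens one geodesic at a larger rate than the scaling needed to restore $\mathrm{Ric}>2$ shortens it. The notation of this section is independent of the earlier ones.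

\paragraph{The ansatz.} Write the round metric of $S^3$ as $dt^2+\sin^2t\,d\theta^2+\cos^2t\,d\phi^2$, $t\in[0,\frac\pi2]$, corresponding to $(e^{i\theta}\sin t,e^{i\phi}\cos t)\in\mathbb C^2$. For functions $h_1,h_2$ of $t$ and a constant $\mu$, to be chosen below, let
\[
g_\tau=(1-\mu\tau)^2\bigl[dt^2+a^2d\theta^2+b^2d\phi^2\bigr],\qquad a=\sin t\,(1+\tau h_1),\quad b=\cos t\,(1+\tau h_2).
\]
The bracketed metric has sectional curvatures $-\frac{a''}a$, $-\frac{b''}b$, $-\frac{a'b'}{ab}$ in the coordinate planes $(t,\theta)$, $(t,\phi)$, $(\theta,\phi)$. Its Ricci tensor is diagonal in $\partial_t,\partial_\theta,\partial_\phi$, with eigenvalues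
\[
-\frac{a''}a-\frac{b''}b,\qquad-\frac{a''}a-\frac{a'b'}{ab},\qquad-\frac{b''}b-\frac{a'b'}{ab}.
\]
Modulo $O(\tau^2)$ we have $\frac{a'}a=\cot t+\tau h_1'$ and $\frac{b'}b=-\tan t+\tau h_2'$. With $\frac{a''}a=(\frac{a'}a)'+(\frac{a'}a)^2$, and the same for $b$, we get, modulo $O(\tau^2)$,
\[
\tfrac{a''}a=-1+\tau(h_1''+2\cot t\,h_1'),\quad
\tfrac{b''}b=-1+\tau(h_2''-2\tan t\,h_2'),\quad
\tfrac{a'b'}{ab}=-1+\tau(\cot t\,h_2'-\tan t\,h_1').
\]
So the eigenvalues are $2-\tau E_t$, $2-\tau E_\theta$, $2-\tau E_\phi$ to first order, where
\begin{align*}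
E_t&=h_1''+2\cot t\,h_1'+h_2''-2\tan t\,h_2',\\
E_\theta&=h_1''+2\cot t\,h_1'+\cot t\,h_2'-\tan t\,h_1',\\
E_\phi&=h_2''-2\tan t\,h_2'+\cot t\,h_2'-\tan t\,h_1'.
\end{align*}
Let $w=\sin t\cos t$, so $w'=\cos^2t-\sin^2t=\cos2t$, and put $P=wh_1'$, $Q=wh_2'$. Substituting $wh_1''=P'-w'h_1'$ and $wh_2''=Q'-w'h_2'$, and using
\begin{gather*}
2\cos^2t-w'=1,\qquad -2\sin^2t-w'=-1,\\
2\cos^2t-\sin^2t-w'=\cos^2t,\qquad \cos^2t-2\sin^2t-w'=-\sin^2t,
\end{gather*}
we find
\begin{equation}\label{eq:E}
wE_t=P'+Q'+\frac{P-Q}w,\qquad wE_\theta=P'+\cot t\,(P+Q),\qquad wE_\phi=Q'-\tan t\,(P+Q).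
\end{equation}

\paragraph{Choice of $h_1,h_2$.} Prescribe $E_t=4$ and $P+Q=\sigma$ for a function $\sigma$. Then \eqref{eq:E} gives $P-Q=w(4w-\sigma')$, so
\begin{equation}\label{eq:PQ}
P=2w^2+\tfrac12(\sigma-w\sigma'),\qquad Q=-2w^2+\tfrac12(\sigma+w\sigma').
\end{equation}
For $\sigma=0$ we may take $h_1=\sin^2t$, $h_2=\cos^2t$, and then $E_\theta=4\cos2t$, $E_\phi=-4\cos2t$. So for $0<t<\frac\pi2$ there is room below $4$ in the $\theta$ and $\phi$ directions. A small $\sigma$ supported in the interior uses some of this room, and it turns out to lengthen the circle $t=0$.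

Let $\beta\ge0$, $\beta\not\equiv0$, be smooth with compact support in $(0,\frac\pi2)$, let $\delta>0$ be small, and put $\sigma=-\delta\beta$. Define
\[
h_1=\sin^2t+\int_0^t\frac{\sigma-w\sigma'}{2w},\qquad h_2=\cos^2t-\int_t^{\pi/2}\frac{\sigma+w\sigma'}{2w},
\]
so that \eqref{eq:PQ} holds, and let
\[
\kappa:=\frac\delta2\int_0^{\pi/2}\frac\beta w\,dt>0,\qquad \mu\in(1,1+\kappa)\ \text{fixed}.
\]
Since $\int_0^{\pi/2}\sigma'=0$, the two integrals over the whole interval $[0,\frac\pi2]$ both equal $\frac12\int_0^{\pi/2}\frac\sigma w=-\kappa$. Hence
\begin{align*}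
\text{near }t=0:&\quad a=\sin t\,(1+\tau\sin^2t),& b&=\cos t\,(1+\tau(\cos^2t+\kappa)),\\
\text{near }t=\tfrac\pi2:&\quad a=\sin t\,(1+\tau(\sin^2t-\kappa)),& b&=\cos t\,(1+\tau\cos^2t).
\end{align*}
Near $t=0$, $a$ is odd with $a'(0)=1$, and $b$ is even and positive. Near $t=\frac\pi2$, $b$ is odd about $\frac\pi2$ with derivative $-1$ there, and $a$ is even about $\frac\pi2$ and positive. So for small $\tau$ the $g_\tau$ form a smooth family of smooth metrics on $S^3$, with $g_0$ round. They are invariant under all rotations in $\theta$ and $\phi$, in particular under the antipodal map $(\theta,\phi)\mapsto(\theta+\pi,\phi+\pi)$, and descend to $\mathbb{RP}^3$.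

\paragraph{Ricci curvature.} By construction $E_t=4$. By \eqref{eq:E} and \eqref{eq:PQ},
\[
E_\theta=4\cos2t+O(\delta),\qquad E_\phi=-4\cos2t+O(\delta),
\]
with error terms supported in $\mathrm{supp}\,\beta$. On $\mathrm{supp}\,\beta$ the functions $4-4\cos2t=8\sin^2t$ and $4+4\cos2t=8\cos^2t$ are bounded below by a positive constant. So, for $\delta$ small, $E_t,E_\theta,E_\phi\le4$ on all of $(0,\frac\pi2)$. Scaling the metric by $(1-\mu\tau)^2$ multiplies the eigenvalues of the Ricci operator by $1+2\mu\tau+O(\tau^2)$, so for $g_\tau$ they are
\[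
2+\tau(4\mu-E_\bullet)+O(\tau^2),\qquad \bullet\in\{t,\theta,\phi\}.
\]
The Ricci operator depends smoothly on $\tau$ and on the point of a compact manifold, and it is $2\,\mathrm{Id}$ at $\tau=0$. So the error term is uniform, and on the dense set $0<t<\frac\pi2$ the eigenvalues are at least $2+4(\mu-1)\tau-O(\tau^2)$. By continuity this bound holds everywhere. Hence $\mathrm{Ric}_{g_\tau}>2g_\tau$ for all small $\tau>0$.

\paragraph{Diameter.} The circle $C_0=\{t=0\}$ is the fixed set of the $\theta$-rotations of $S^3$, hence a $g_\tau$-geodesic for every $\tau$. Its image $\bar C_0$ in $\mathbb{RP}^3$ has length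
\[
\ell_\tau=\pi(1-\mu\tau)\bigl(1+\tau(1+\kappa)\bigr)>\pi\qquad\text{for small }\tau>0,
\]
because $\mu<1+\kappa$. Let $x_0,y_0\in\bar C_0$ be the images of the points with $\phi=0$ and $\phi=\frac\pi2$. By $\phi$-invariance they cut $\bar C_0$ into two arcs of length $\ell_\tau/2$.

We claim that $d_{g_\tau}(x_0,y_0)=\ell_\tau/2$ for all small $\tau>0$. It suffices that for every sequence $\tau_i\to0$ of positive numbers equality holds for infinitely many $i$. Let $\gamma_i:[0,1]\to\mathbb{RP}^3$ be minimal $g_{\tau_i}$-geodesics from $x_0$ to $y_0$. A subsequence converges to a minimal $g_0$-geodesic from $x_0$ to $y_0$. As $x_0,y_0$ lift to orthogonal vectors of $S^3$, this limit is one of the two arcs of $\bar C_0$; it has initial vector $v_0=\pm\frac\pi2\partial_\phi$, of $g_0$-length $\frac\pi2$. The round metric has no conjugate points at distance less than $\pi$. By the inverse function theorem with parameters there is a neighborhood of $v_0$ on which $\exp^{g_\tau}_{x_0}$ is injective for all small $\tau$. For large $i$ in the subsequence the initial vector of $\gamma_i$ lies in this neighborhood.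 So does that of the corresponding arc of $\bar C_0$, which is a constant-speed $g_{\tau_i}$-geodesic on $[0,1]$ with initial vector $v_0$. Both are mapped to $y_0$, so $\gamma_i$ is this arc, and its length is $\ell_{\tau_i}/2$. This proves the claim.

Hence for all small $\tau>0$ the metric $g_\tau$ on $\mathbb{RP}^3$ has $\mathrm{Ric}>2$ and diameter at least $\ell_\tau/2>\frac\pi2$, and $g_\tau\to g_0$ in $C^\infty$ as $\tau\to0$. This proves Theorem~\ref{thm:C}. \qed

\begin{thebibliography}{9}

\bibitem{Hamilton}
Hamilton, \emph{Three-manifolds with positive Ricci curvature}, J. Differential Geom. 17 (1982).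

\bibitem{Simon}
L. Simon, \emph{Lectures on Geometric Measure Theory}.

\end{thebibliography}

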